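# Finite generation of semigroups with right noetherian semigroup algebras

## 1. Cancellative monoids whose only unit is 1

Let $K$ be a field and $S$ a semigroup. The semigroup algebra $K[S]$ is the $K$-vector space with basis $S$, with the product that extends the product of $S$ bilinearly. For $S=(\mathbb N,+)$ this is the polynomial ring in one variable, and for a free monoid it is a free algebra. A ring (perhaps without $1$) is right noetherian if its right ideals satisfy the ascending chain condition (a.c.c.).

These notes answer the following question. If $K[S]$ is right noetherian, must $S$ be finitely generated? Nothing else is assumed about $S$. The converse implication is false: in the free monoid on $x,y$ the right ideals $yS\subset yS\cup xyS\subset yS\cup xyS\cup x^2yS\subset\cdots$ increase strictly, because $x^ny$ does not begin with $x^ky$ when $k<n$. So a free algebra on two generators is not right noetherian, although its monoid has two generators.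

We begin with a case that can be settled at once. A monoid is cancellative if $ab=ac$ implies $b=c$ and $ba=ca$ implies $b=c$. A unit is an element with a two-sided inverse.

**Proposition 1.1.** Let $S$ be a cancellative monoid whose only unit is $1$, and suppose that $K[S]$ is right noetherian. Then $S$ is finitely generated.

*Proof.* **Step 1: chain conditions inside $S$.** A right ideal $I$ of $S$ (a subset with $IS\subseteq I$) spans a right ideal $K[I]$ of $K[S]$, and $I=K[I]\cap S$. So $S$ has a.c.c. on right ideals. Consequently every right ideal is a finite union $\bigcup_k a_kS$. Moreover, if $z_0,z_1,\dots\in S$, then the chain of the $\bigcup_{n\le N}z_nS$ stabilizes at some $N$, so $z_{N+1}\in z_nS$ for some $n\le N$.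

**Step 2: candidates for generators.** If $ab=1$, then $(ba)b=b(ab)=1\cdot b$, so $ba=1$ by cancellation. Hence $a$ and $b$ are units, that is, $a=b=1$. So $S\setminus\{1\}$ is a right ideal or empty, and $S\setminus\{1\}=\bigcup_{k\le l}p_kS$ for finitely many $p_k\ne1$. Let $T$ be the submonoid generated by $p_1,\dots,p_l$.

**Step 3: descent.** Suppose $y_0\in S\setminus T$. Then $y_0\neq1$, so $y_0=p_{k_1}y_1$, and $y_1\notin T$ because $p_{k_1}\in T$. Repeating, we get $y_{n-1}=p_{k_n}y_n$ with $y_n\notin T$ for all $n\ge1$.

**Step 4: the descent must stop.** By Step 1 there are $n<m$ and $v\in S$ with $y_m=y_nv$. Put $t=y_n$ and $u=p_{k_{n+1}}\cdots p_{k_m}$. Then $t=uy_m=utv$. Hence $tS\subseteq utS\subseteq u^2tS\subseteq\cdots$. This chain stabilizes, say $u^NtS=u^{N+1}tS$, and cancelling $u^N$ gives $tS=utS$. Write $ut=ta$ and $t=utb$. Then $t=tab$, so $ab=1$ and $a=1$. So $ut=t$ and $u=1$. But $u$ is $p_{k_{n+1}}$ times an element of $S$, so Step 2 gives $p_{k_{n+1}}=1$, a contradiction. $\square$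

To test this by hand, take $S=\{(0,0)\}\cup\{(i,j):i\ge1,\ j\ge0\}\subseteq\mathbb N^2$. It is cancellative with trivial unit group, and it is not finitely generated, since no $(1,j)$ is a sum of two nonzero elements. The algebra must fail to be noetherian, and it does: $(1,j+1)\notin(1,i)+S$ for $i\le j$, so the ideals $\bigcup_{i\le j}\big((1,i)+S\big)$ increase strictly with $j$.

The proof used two special hypotheses: the units are trivial, and one can cancel. What changes when we drop the first, and what changes when we drop both? The results to be proved are these.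

**Theorem A.** Let $K$ be a field and $S$ a semigroup such that $K[S]$ is right noetherian. Then $S$ is finitely generated.

**Theorem B.** Let $R$ be a nonzero ring with $1$ and $S$ a semigroup such that $R[S]$ is right noetherian. Then $S$ is finitely generated.

**Theorem C.** Let $S$ be a cancellative monoid with a.c.c. on right congruences, with unit group $U$. Then $S$ is finitely generated, it has a group of right fractions $G=SS^{-1}$, which has a.c.c. on subgroups, and $U\cap gUg^{-1}$ has finite index in both $U$ and $gUg^{-1}$ for every $g\in G$.

Theorem C drops only the condition on units. We prove it first, because its two group-theoretic lemmas return in the proof of Theorem A. Theorem A itself does not depend on Theorems B and C.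

## 2. Congruences, noetherian $S$-sets, and the case of groups

Let us first see that we may work with monoids. Let $S^1$ be $S$ if $S$ has an identity, and $S\cup\{1\}$ otherwise. Right ideals of $K[S^1]$ contained in $K[S]$ are right ideals of $K[S]$ and also $K$-subspaces, so they satisfy a.c.c. whether or not one requires right ideals of $K[S]$ to be subspaces. Also $K[S^1]/K[S]$ has dimension at most $1$. So $K[S^1]$ is right noetherian. If $S^1$ is finitely generated as a monoid, then $S$ is finitely generated as a semigroup. When $S=S^1$, add $1$ to the generators. When $S\neq S^1$, every element of $S$ is a nonempty product of the generators different from $1$, and these lie in $S$. So in proving Theorem A we assume that $S$ is a monoid and that $K[S]$ is right noetherian.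

**Definition.** A right $S$-set is a set $Z$ with an action satisfying $z1=z$ and $z(st)=(zs)t$. It is finitely generated if it is a finite union of sets $z_kS$. A congruence on $Z$ is an equivalence relation $\rho$ such that $z\,\rho\,z'$ implies $zs\,\rho\,z's$ for all $s\in S$. A right congruence on $S$ is a congruence of the right $S$-set $S$, and a congruence on the monoid $S$ is a right congruence that is also stable under left multiplication. The Rees quotient by a sub-$S$-set (or by an ideal of $S$) collapses that subset to one point and identifies nothing else. The $S$-set $Z$ is noetherian if the right $K[S]$-module $K[Z]$ with basis $Z$ is noetherian.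

For instance, let $S=\{x^n:n\ge0\}$, with $x$ acting by $z\mapsto z+1$. The $S$-set $\mathbb N$ is noetherian, as it is generated by $0$ and $K[S]=K[x]$. The $S$-set $\mathbb Z$ is not, because the subsets $\{z\ge-n\}$ increase strictly.

**(2.1)** Suppose $K[S]$ is right noetherian. Finitely generated $S$-sets are noetherian, because $K[Z]$ is then a finitely generated module. Sub-$S$-sets and quotient $S$-sets of noetherian $S$-sets are noetherian, because they give submodules and quotient modules. If $Z$ is noetherian, so is $Z\cup\{0\}$ with an adjoined fixed point $0$ (that is, $0s=0$), because the module grows by one dimension. Next, $Y\mapsto K[Y]$ on sub-$S$-sets and $\rho\mapsto\ker(K[Z]\to K[Z/\rho])$ on congruences preserve order and are injective; for the second, $z\,\rho\,z'$ holds exactly when $z-z'$ lies in the kernel. So a noetherian $S$-set has a.c.c. on sub-$S$-sets and on congruences, and its sub-$S$-sets are finitely generated. In particular $S$ has a.c.c. on right ideals, right congruences and congruences.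

**(2.2)** Let $S$ be any monoid, and let the right $S$-set $Z$ have a.c.c. on sub-$S$-sets. If $z_0,z_1,\dots\in Z$, there are $n<m$ with $z_m\in z_nS$. Indeed $\bigcup_nz_nS=\bigcup_{n\le N}z_nS$ for some $N$; take $m=N+1$.

Groups show why right ideals alone are not enough. A group $G$ has no right ideals except $\emptyset$ and $G$, so a.c.c. on right ideals says nothing, and congruences must be used. For a subgroup $H\le G$, the relation $y\in Hx$ is a right congruence on $G$, and $H$ is the class of $1$. So if $K[G]$ is right noetherian, then $G$ has a.c.c. on subgroups, and therefore $G$, like each of its subgroups, is finitely generated. This settles the question for groups. The general proof has to combine this argument with the descent of Proposition 1.1.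

## 3. A descent that does not stop

Let $S$ be cancellative with unit group $U$. The natural attempt is to repeat Proposition 1.1. As in Step 2 there, $ab\in U$ implies $a,b\in U$: the element $a$ has the right inverse $b(ab)^{-1}$, hence is a unit by cancellation, and then $b=a^{-1}(ab)\in U$. So the nonunits form a right ideal $\bigcup_{k\le l}p_kS$. Put $T=\langle U,p_1,\dots,p_l\rangle$ and descend from $y_0\notin T$. As before we reach $t=utv$ with $u$ a product of some of the $p_k$, then $tS=utS$, and then $ut=ta$ and $t=utb$ with $ab=1$. So $a\in U$, and we have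
$$ut=ta,\qquad a\in U. \tag{3.1}$$
In Proposition 1.1 this said $u=1$. Now it says only that $u$ is conjugate to a unit, "$u\in tUt^{-1}$", while we want to contradict the fact that $u$ is not a unit. This is the exact point where the argument stops, and a.c.c. on right ideals cannot repair it.

**Example 3.2.** Let $E$ be the free abelian group, written multiplicatively, on $e_1,e_2,\dots$, and let $P=\{u^ie:i\ge0,\ e\in E\}$ be the direct product of $E$ with the free monoid on $u$. Let $\varphi:P\to E\subseteq P$ be the injective homomorphism with $\varphi(u)=e_1$, $\varphi(e_i)=e_{i+1}$. Let $S$ consist of the symbols $t^np$ ($n\ge0$, $p\in P$) with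
$$t^np\cdot t^mq=t^{n+m}\varphi^m(p)q .$$
Both ways of bracketing $t^np\cdot t^mq\cdot t^kr$ give $t^{n+m+k}\varphi^{m+k}(p)\varphi^k(q)r$, so $S$ is a monoid. It is cancellative because $P$ lies in a group and $\varphi$ is injective. Its unit group is $U=E$.

For $m\ge1$ the elements $\varphi^m(p)$ are units, so $p\,t^mP=t^mP$. Let $I$ be a nonempty right ideal and let $n$ be the least $t$-degree of its elements. If $t^np\in I$, then $I$ contains $t^np\,t^mP=t^{n+m}P$ for all $m\ge1$. The degree $n$ part of $I$ is $t^nI_0$ with $I_0$ an ideal of $P$, that is, $I_0=u^cP$ for some $c\ge0$. So $I=t^nu^cS$ is determined by $(n,c)$, and larger right ideals have lexicographically smaller pairs. Since the lexicographic order on $\mathbb N^2$ is a well-ordering, $S$ has a.c.c. on right ideals.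

The nonunits form the right ideal with $(n,c)=(0,1)$, that is, $uS$. Then $T=\langle U,u\rangle=P\ne S$. The descent from $t$ never stops: $ut=te_1$, so $te_1^{-n}=u\cdot te_1^{-n-1}$ for all $n$. No power of $u$ is a unit, although $ut=te_1$ with $e_1\in U$. What fails here is a.c.c. on right congruences: with $H_n=\langle e_1,\dots,e_n\rangle\le U$, the right congruences $y\in H_nx$ increase strictly.

So we must use right congruences to pass from $u\in tUt^{-1}$ to $u^k\in U$ for some $k\ge1$; then $u\in U$, because a factor of a unit is a unit. This would follow if $U$ and $tUt^{-1}$ agreed up to finite index.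

## 4. Two lemmas on subgroups up to finite index

**Definition.** For subgroups $H,H'$ of a group write $H\le_cH'$ if $[H:H\cap H']<\infty$.

In $\mathbb Z$ we have $0\le_c2\mathbb Z$ but not $2\mathbb Z\le_c0$; and $2\mathbb Z\le_c3\mathbb Z\le_c2\mathbb Z$. Inclusion $H\subseteq H'$ implies $H\le_cH'$. The relation is invariant under conjugation. It is transitive: if $H\le_cH'\le_cH''$, then $H\cap H'\cap H''$ has finite index in $H\cap H'$, because $H'\cap H''$ has finite index in $H'$, and $H\cap H'$ has finite index in $H$. Finally:

**(4.1)** If $f\in H$ and $H\le_cH'$, then $f^k\in H'$ for some $k\ge1$, since two of the cosets $f^i(H\cap H')$ coincide.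

The first lemma produces relations $\le_c$ from a chain condition. An $S$-set automorphism of $Z$ is a bijection commuting with $S$.

**Lemma 4.2.** Let $S$ be a monoid, let $Z$ be a right $S$-set with a.c.c. on sub-$S$-sets, let $\Gamma$ be a group acting on $Z$ on the left by $S$-set automorphisms, and let $x\in Z$. Then $\{f\in\Gamma:fxS=xS\}$ has finite index in $\Gamma$.

*Proof.* **Step 1: one inclusion implies equality.** If $f\in\Gamma$ and $fxS\subseteq xS$, the chain $xS\subseteq f^{-1}xS\subseteq f^{-2}xS\subseteq\cdots$ stabilizes, say $f^{-N}xS=f^{-N-1}xS$. Applying $f^{N+1}$ gives $fxS=xS$.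

**Step 2: finitely many cosets.** By a.c.c., $\bigcup_{f\in\Gamma}fxS=\bigcup_{k\le l}f_kxS$ for some $f_1,\dots,f_l\in\Gamma$. Let $f\in\Gamma$. Then $fx\in f_kxS$ for some $k$, so $f_k^{-1}fxS\subseteq xS$, and equality holds by Step 1. So $f$ lies in $f_k$ times the stabilizer of $xS$. $\square$

The second lemma finds a largest member, for $\le_c$, in a directed family. One would like to take a subgroup maximal for inclusion, but $\le_c$ does not behave well under joins: in the infinite dihedral group generated by two reflections $a,b$ of order $2$, we have $\langle a\rangle\le_c\langle b\rangle$, while $\langle a,b\rangle$ is infinite and hence not $\le_c\langle b\rangle$. The proof joins only a small normal piece.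

**Lemma 4.3.** Let $G$ be a group with a.c.c. on subgroups and $\mathcal H$ a nonempty set of subgroups, closed under conjugation, such that for any $H_1,\dots,H_k\in\mathcal H$ there is $N\in\mathcal H$ with $H_i\le_cN$ for all $i$. Then there is $L\in\mathcal H$ with $H'\le_cL$ for all $H'\in\mathcal H$.

*Proof.* **Step 1: a maximal object.** Call $H\le G$ bounded if $H\le_cN$ for some $N\in\mathcal H$. Conjugates of bounded subgroups are bounded. Finitely many bounded subgroups $H_i\le_cN_i$ satisfy $H_i\le_cN$ for a common $N\in\mathcal H$: choose $N$ with $N_i\le_cN$ for all $i$. The trivial subgroup is bounded, so by a.c.c. there is a maximal bounded subgroup $H$.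

**Step 2: nothing bounded is essentially larger than $H$.** We claim: if $H_2$ is bounded and $H\le_cH_2$, then $H_2\le_cH$. Let $F=H\cap H_2$. It has finite index in $H$, so $H=\bigcup_{i\le k}h_iF$. Choose $N\in\mathcal H$ with $h_iH_2h_i^{-1}\le_cN$ for all $i$, i.e. $H_2\le_ch_i^{-1}Nh_i$. Then $\bigcap_i(H_2\cap h_i^{-1}Nh_i)$ has finite index in $H_2$, so it contains a subgroup $H_2^0$ that is normal and of finite index in $H_2$. For $h=h_if\in H$ with $f\in F\subseteq H_2$,
$$hH_2^0h^{-1}=h_i\,fH_2^0f^{-1}\,h_i^{-1}=h_iH_2^0h_i^{-1}\subseteq N .$$
So $M=\langle hH_2^0h^{-1}:h\in H\rangle$ is contained in $N$ and normalized by $H$, and $H_2^0\subseteq M$. Now $H\cap M\supseteq F\cap H_2^0$, which has finite index in $F$ and hence in $H$. So $[HM:M]=[H:H\cap M]<\infty$, and $HM\le_cM\le_cN$. Thus $HM$ is bounded, and maximality of $H$ gives $M\subseteq H$. So $H_2^0\subseteq H$, and $H_2\le_cH$.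

**Step 3: from $H$ to a member of $\mathcal H$.** Choose $L\in\mathcal H$ with $H\le_cL$. Given $H'\in\mathcal H$, choose $N\in\mathcal H$ with $L\le_cN$ and $H'\le_cN$. Then $H\le_cN$ and $N$ is bounded, so $N\le_cH$ by Step 2. Hence $H'\le_cN\le_cH\le_cL$. $\square$

## 5. Cancellative monoids with arbitrary unit groups

We recall Ore's theorem: if $S$ is a cancellative monoid with $aS\cap bS\ne\emptyset$ for all $a,b\in S$ (the right Ore condition), then $S$ embeds in a group $G=SS^{-1}$, each of whose elements is $ab^{-1}$ with $a,b\in S$.

*Proof of Theorem C.* Let $S$ be a cancellative monoid with a.c.c. on right congruences.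

**Step 1: the group of fractions exists.** Increasing right ideals give increasing Rees right congruences, and a right ideal with at least two elements is recovered from its Rees congruence as the only class with more than one element. So $S$ has a.c.c. on right ideals, and (2.2) holds for $Z=S$. For $a,b\in S$ apply (2.2) to $z_n=b^na$. It gives $n<m$ and $s'$ with $b^ma=b^nas'$, so $b^{m-n}a=as'\in aS\cap bS$ by cancellation. So $G=SS^{-1}$ exists.

**Step 2: $G$ has a.c.c. on subgroups.** For $H\le G$ the relation $y\in Hx$ is a right congruence on $S$. It determines $H$: if $h=ab^{-1}$ with $a,b\in S$, then $a\in Hb$ if and only if $h\in H$. So $G$ has a.c.c. on subgroups, and $U$ is a finitely generated group.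

**Step 3: conjugates of $U$ as stabilizers.** The purpose is to bring in Lemma 4.2. If $v\in G$ and $vS=S$, then $v\in S$ has a right inverse in $S$, so $v\in U$ by cancellation. For $m\in G$ it follows that
$$U_m:=\{f\in G:fmS=mS\}=mUm^{-1}.$$
The $S$-set $mS\cong S$ has a.c.c. on sub-$S$-sets, and $U_m$ acts on it by $S$-automorphisms. For $s\in S$, Lemma 4.2 with $x=ms$ gives $U_m\le_cU_{ms}$.

**Step 4: commensurability.** Let $\mathcal H=\{gUg^{-1}:g\in G\}$. Any finitely many sets $m_kS$ ($m_k\in G$) have a common element: if $m_k=a_kb_k^{-1}$, then $a_k=m_kb_k\in m_kS\cap S$, and $\bigcap_ka_kS\neq\emptyset$ by repeated use of the Ore condition. If $z$ is a common element, then $U_{m_k}\le_cU_z$ for all $k$ by Step 3. So Lemma 4.3 applies: there is $t_0\in G$ with $gUg^{-1}\le_ct_0Ut_0^{-1}$ for all $g\in G$. Replacing $g$ by $t_0g$ and conjugating by $t_0^{-1}$ gives $gUg^{-1}\le_cU$ for all $g$. Using this for $g^{-1}$ and conjugating by $g$ gives $U\le_cgUg^{-1}$. This is the statement about finite indices.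

**Step 5: the descent stops.** As in Section 3, $ab\in U$ implies $a,b\in U$. So $S\setminus U$ is an ideal or empty, and it equals $\bigcup_{k\le l}p_kS$. Let $T=\langle U,p_1,\dots,p_l\rangle$, which is finitely generated by Step 2. Suppose $y_0\in S\setminus T$. Then inductively $y_{n-1}\notin U$, so $y_{n-1}=p_{k_n}y_n$ with $y_n\in S\setminus T$. By (2.2), $y_m=y_nv$ for some $n<m$, $v\in S$. With $t=y_n$ and $u=p_{k_{n+1}}\cdots p_{k_m}\in S\setminus U$ we get $t=utv$, so $tS\subseteq utS\subseteq u^2tS\subseteq\cdots\subseteq S$. This stabilizes, and cancelling gives $utS=tS$, i.e. $u\in U_t=tUt^{-1}$. By Step 4 and (4.1), $u^k\in U$ for some $k\ge1$. Since factors of units are units, $u\in U$, a contradiction. So $S=T$. $\blacksquare$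

Note the trick of replacing $g$ by $t_0g$ in Step 4. It works because the groups in question are all conjugate. In the general case they will not be.

## 6. A minimal counterexample spans a prime algebra

Without cancellation, the plan is to represent $S$ by matrices and to use elements of minimal rank, which act bijectively on one another's images whenever the product is nonzero. To obtain matrices, we need a prime algebra.

**Step 1: a minimal counterexample.** Suppose Theorem A fails for a monoid $S_0$. By a.c.c. on congruences there is a congruence $\rho$ of $S_0$ maximal subject to $S_0/\rho$ not being finitely generated. The algebra $K[S_0/\rho]$ is a quotient of $K[S_0]$, so it is right noetherian. Replacing $S_0$ by $S_0/\rho$, which we call $S$, we may assume: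

**(M)** $S$ is not finitely generated, but every proper quotient monoid of $S$ is finitely generated.

**Step 2: choice of an ideal.** Let $R=K[S]$. It is not a finitely generated algebra: otherwise it would be generated by the finitely many elements of $S$ occurring in its generators, so $R=K[T]$ with $T\subseteq S$ a finitely generated submonoid, and $T=S$. By a.c.c. choose an ideal $P$ of $R$ maximal subject to $R/P$ not being a finitely generated algebra.

**Step 3: $P$ is prime.** Clearly $P\neq R$. If ideals $I,I'\not\subseteq P$ satisfied $II'\subseteq P$, then $I+P$ and $I'+P$ would have the same property. So suppose $I,I'\supsetneq P$ and $II'\subseteq P$. As $R/I$ and $R/I'$ are finitely generated, there is a finitely generated unital subalgebra $B$ with $R=B+I=B+I'$. Write $I=\sum_kx_kR$ (a finite sum) and adjoin the $x_k$ to $B$. Then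
$$R=B+\sum_kx_kR=B+\sum_kx_k(B+I')\subseteq B+II'\subseteq B+P,$$
so $R/P$ is finitely generated, a contradiction.

**Step 4: $S$ sits inside matrices.** Let $A=R/P$. If $S\to A$ were not injective, its image would be a finitely generated monoid by (M), and $A$ would be a finitely generated algebra. So we regard $S$ as a subset of $A$. It spans $A$ and contains $1\neq0$. Goldie's theorem says that a prime right noetherian ring is a subring, with the same identity, of a matrix ring over a division ring. So $A\subseteq M_n(D)=\mathrm{End}(V_D)$, where $D$ is a division ring and $V=D^n$ is a right $D$-space. Elements of $S$ are now linear maps with a rank and an image. From here on, $0$ denotes the zero map, which may or may not lie in $S$. Since $A$ is prime and spanned by $S$: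

**(Pr)** If $a,b\in A\setminus\{0\}$, then $asb\ne0$ for some $s\in S$.

## 7. Elements of minimal rank

**Step 1: the ideal of minimal rank.** Let $r\ge1$ be the minimal rank of nonzero elements of $S$, let $J^\circ$ be the set of elements of $S$ of rank $r$, and let $J=J^\circ\cup(\{0\}\cap S)$. Multiplication does not increase rank, so $J$ is an ideal of $S$. If $a\in J^\circ$, $s\in S$ and $as\neq0$, then $\operatorname{im}(as)\subseteq\operatorname{im}a$ with equal dimensions, so $\operatorname{im}(as)=\operatorname{im}a$.

Let $\mathcal X=\{\operatorname{im}a:a\in J^\circ\}$. By a.c.c. $J=\bigcup_ka_kS$ with finitely many $a_k$, and a nonzero $a_ks$ has the image of $a_k$. So $\mathcal X$ is finite. For $X\in\mathcal X$ let $J_X=\{a\in J^\circ:\operatorname{im}a=X\}$. Then $J_XS\subseteq J_X\cup\{0\}$, and $J_X\cup\{0\}$ is a noetherian right $S$-set by (2.1): it is a right ideal of $S$, or, if $0\notin S$, a right ideal with an adjoined fixed point.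

**Step 2: a category of bijections.** This replaces cancellation. Let $Y\in\mathcal X$, $Y=\operatorname{im}b$ with $b\in J_Y$, and let $s\in S$. If $sb=0$, then $sY=0$. Otherwise $sb\in J^\circ$, so $sY=\operatorname{im}(sb)\in\mathcal X$, and $s|_Y:Y\to sY$ is bijective because both spaces have dimension $r$.

**Definition.** $\mathcal W$ is the category with object set $\mathcal X$ and $\mathrm{Hom}(Y,X)=\{s|_Y:s\in S,\ sY=X\}$. A morphism is called iso if it is an isomorphism in $\mathcal W$, i.e. if the inverse linear map is also the restriction of an element of $S$. Put $\mathcal U_X=\mathrm{Aut}_{\mathcal W}(X)$.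

**(7.1)** If $\alpha\beta$ is iso ($\alpha,\beta$ morphisms of $\mathcal W$), then $\alpha$ and $\beta$ are iso, since $\alpha^{-1}=\beta(\alpha\beta)^{-1}$ and $\beta^{-1}=(\alpha\beta)^{-1}\alpha$ are again in $\mathcal W$.

**Example 7.2.** Let $e_{ij}$ be the matrix units in $M_2(K(x))$ and let $S$ consist of $0$, $1$ and the $x^ke_{ij}$ with $k\ge d_{ij}$, where $d_{11}=d_{12}=d_{22}=0$ and $d_{21}=1$. Since $d_{ih}\le d_{ij}+d_{jh}$, this is a monoid. Its span $A$ in $M_2(K(x))$ is a finitely generated module over $K[x]\cdot1$, so it is right noetherian. It contains $xM_2(K[x])$, so it is prime. Also $K[S]$ is right noetherian: modulo the one-dimensional ideal spanned by the zero element of $S$ it is $K(1-e)\times A$, where $e=e_{11}+e_{22}$ is the sum formed in that algebra. This $S$ is finitely generated, so it does not satisfy (M), but it does illustrate all the constructions below. Here $V=K(x)^2$, $r=1$, and $\mathcal X=\{X_1,X_2\}$ consists of the two coordinate lines. The set $J_{X_i}$ consists of the $x^ke_{ij}$ in $S$ with $j=1,2$, and $\mathrm{Hom}(X_j,X_i)$ consists of multiplication by $x^k$, $k\ge d_{ij}$.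 The inverse of $x^k:X_j\to X_i$ is $x^{-k}:X_i\to X_j$, which is in $\mathcal W$ only if $-k\ge d_{ji}$, and together with $k\ge d_{ij}$ this forces $i=j$, $k=0$. So only the two identities are iso.

At the other extreme, suppose $S$ consists of nonzero elements of $D$ (the case $n=1$). Then $S$ is cancellative, $r=1$, $\mathcal X=\{D\}$, $\mathcal W$ is $S$ seen as a category with one object, and iso means unit.

## 8. The groups $G_X$

Fix $X\in\mathcal X$. The group $GL(X)$ of $D$-linear automorphisms acts on the left, by composition, on the linear maps $V\to V$ with image in $X$. This action commutes with right multiplication by $S$, fixes the zero map, and is free on maps with image exactly $X$. If $u\in S$ and $uX=X$, write $\hat u=u|_X\in GL(X)$; then $ua=\hat ua$ for $a\in J_X$. The elements $\hat u$ are invertible as linear maps, although perhaps not in $\mathcal W$, and this is how we shall cancel.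

**Step 1: an Ore condition.**

**(8.1)** If $a,b\in J_X$, then $aS\cap bS\cap J_X\neq\emptyset$.

By (Pr) choose $s$ with $bsa\neq0$ and put $y=bs$. Then $y\in J_X$. As $ya\neq0$, the map $y$ is not zero on $X=\operatorname{im}a$, so $yX$ has dimension $r$; it lies in $\operatorname{im}y=X$, so $yX=X$. Hence $y^na=\hat y^na\in J_X$ for all $n$. By (2.2) there are $n<m$ and $s'\in S$ with $\hat y^ma=\hat y^nas'$. Applying $\hat y^{-n}$ gives $y^{m-n}a=as'$. This lies in $aS\cap bS\cap J_X$ because $m-n\ge1$ and $y=bs$.

**Step 2: the analogue of the group of fractions.** Let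
$$G_X=\{f\in GL(X):fa=b\text{ for some }a,b\in J_X\}.$$
This is a group. It contains $1$ and inverses. For products, let $fa=b$ and $f'a'=b'$ with $a,b,a',b'\in J_X$. By (8.1) take $bs=a't\in J_X$. Then $as=f^{-1}bs\neq0$ and $f'f(as)=f'bs=f'a't=b't\neq0$. So $as,b't\in J_X$, and $f'f\in G_X$. Also $\mathrm{Hom}(X,X)\subseteq G_X$, because $\hat ua=ua\in J_X$ for $a\in J_X$. So $\mathcal U_X\le G_X$.

**Step 3: chain condition.**

**(8.2)** $G_X$ has a.c.c. on subgroups. Hence all its subgroups are finitely generated.

For $H\le G_X$ let $x\,\rho_H\,y$ mean that $x=y$, or that $x,y\in J_X$ and $y\in Hx$. If $y=hx$, then $ys=hxs$, so $xs,ys$ are both $0$ or both in $J_X$ with $ys\in Hxs$. Thus $\rho_H$ is a congruence of the noetherian $S$-set $J_X\cup\{0\}$, and it is monotone in $H$. Suppose $H\le H'$ and $\rho_H=\rho_{H'}$, and let $h\in H'$. Write $ha=b$ with $a,b\in J_X$. Then $a\,\rho_{H'}\,b$, so $b\in Ha$, and $h\in H$ by freeness. So strictly increasing chains of subgroups give strictly increasing chains of congruences.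

In Example 7.2, $f\cdot x^ke_{1j}=x^le_{1j'}$ forces $j=j'$ and $f=x^{l-k}$, so $G_{X_1}=\{x^c:c\in\mathbb Z\}$, and likewise for $X_2$. The elements $e_{11}$ and $e_{12}$ of $J_{X_1}$ lie in different $G_{X_1}$-orbits.

## 9. Stabilizers and deep elements

If we run the descent inside $J$, we shall find, as in Section 5, a relation $t=utv$ leading to $\hat utS=tS$, and we shall want to conclude something about $u$ itself. In the cancellative case all the stabilizers were commensurable, since they were conjugate and one of them dominated the rest. Now $J_X$ can split into several $G_X$-orbits, as we just saw, and stabilizers of elements in different orbits need not be conjugate. So we shall restrict to those elements whose stabilizer is as large as possible, and check that they form an ideal.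

Fix $X$, and let $G_XJ_X=\{ga:g\in G_X,\ a\in J_X\}$. These are maps with image exactly $X$, and $mS\subseteq G_XJ_X\cup\{0\}$ for $m\in G_XJ_X$. Put
$$U_m=\{f\in G_X:fmS=mS\}\qquad(m\in G_XJ_X).$$
Then $U_{gm}=gU_mg^{-1}$ for $g\in G_X$.

**Step 1: stabilizers computed in $GL(X)$.** This will allow us to move between different $X$.

**(9.1)** If $m\in J_X$, $f\in GL(X)$ and $fmS=mS$, then $f\in G_X$, so $f\in U_m$. Indeed $fm\in mS\setminus\{0\}\subseteq J_X$.

**Step 2: stabilizers grow to the right.**

**(9.2)** If $m\in G_XJ_X$ and $ms\neq0$, then $U_m\le_cU_{ms}$. Apply Lemma 4.2 to the cyclic, hence noetherian, $S$-set $Z=mS$, with $\Gamma=U_m$ and $x=ms$: the subgroup $U_m\cap U_{ms}$ has finite index in $U_m$.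

**Step 3: directedness.**

**(9.3)** If $m_1,\dots,m_l\in G_XJ_X$, then $\bigcap_km_kS$ meets $J_X$. If $z\in J_X\cap\bigcap_km_kS$, then $U_{m_k}\le_cU_z$ for all $k$.

Let $m=ga$ with $g\in G_X$, $a\in J_X$, and let $gb=b'$ with $b,b'\in J_X$. By (8.1), $bs=at\in J_X$ for some $s,t\in S$. Then $mt=gat=gbs=b's\neq0$ lies in $J_X$. So each $m_kS$ contains some $c_k\in J_X$, and repeated use of (8.1) shows that $\bigcap_kc_kS$ meets $J_X$. The second statement is (9.2).

**Definition.** An element $a\in J_X$ is deep if $U_m\le_cU_a$ for every $m\in G_XJ_X$. Let $J_X^*$ be the set of deep elements of $J_X$, and let $J^*=\bigcup_XJ_X^*\cup(\{0\}\cap S)$.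

In Example 7.2 every nonzero element of $J$ is deep. For $m=x^ke_{ij}$ with $k\in\mathbb Z$, the elements of $mS$ in position $(i,j)$ are the $x^le_{ij}$ with $l\ge k$, together with $0$, so $x^cmS=mS$ only for $c=0$ and all $U_m$ are trivial. If $S$ consists of nonzero elements of $D$, then $G_X=SS^{-1}$ and $U_m=mUm^{-1}$, and every element is deep by Theorem C, whose hypothesis holds by (2.1).

**Step 4: deep elements exist.**

**(9.4)** $J_X^*\ne\emptyset$. The set $\mathcal H=\{U_m:m\in G_XJ_X\}$ is closed under conjugation in $G_X$, and by (9.3) it is directed in the sense of Lemma 4.3. With (8.2), that lemma gives $m_0\in G_XJ_X$ with $U_m\le_cU_{m_0}$ for all $m$. By (9.3) choose $a\in J_X\cap m_0S$. Then $U_m\le_cU_{m_0}\le_cU_a$ for all $m$.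

**Step 5: depth survives multiplication on both sides.**

**(9.5)** $J^*$ is an ideal of $S$.

If $a\in J_X$ is deep and $as\neq0$, then $as\in J_X$ and $U_m\le_cU_a\le_cU_{as}$ by (9.2), so $as$ is deep.

Now let $a\in J_Y^*$, $s\in S$, $sa\neq0$, $X=sY$, and $\sigma=s|_Y:Y\to X$. Then $sa\in J_X$. Let $m\in G_XJ_X$. By (9.3) choose $z=saw\in J_X\cap saS\cap mS$; then $U_m\le_cU_z$. We compare $U_z$ with $\sigma U_a\sigma^{-1}$. Let $g\in U_z$ and $f=\sigma^{-1}g\sigma\in GL(Y)$. From $g\sigma awS=\sigma awS$ we get $fawS=awS$. As $aw\in J_Y$, (9.1) gives $f\in U_{aw}$. Thus $\sigma^{-1}U_z\sigma\subseteq U_{aw}\le_cU_a$, because $a$ is deep. That is, $U_z\le_c\sigma U_a\sigma^{-1}$ in $GL(X)$. On the other hand, if $f\in U_a$, then $\sigma f\sigma^{-1}(sa)S=\sigma faS=\sigma aS=saS$, so $\sigma U_a\sigma^{-1}\subseteq U_{sa}$ by (9.1). Altogether $U_m\le_cU_z\le_c\sigma U_a\sigma^{-1}\subseteq U_{sa}$, and $sa$ is deep.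

**Step 6: everything outside $J^*$ is under control.** This is where (M) is used for a Rees quotient.

**(9.6)** There is a finitely generated submonoid $T_0\subseteq S$ with $S=T_0\cup J^*$.

Suppose first $|J^*|\ge2$. If $J^*=S$, take $T_0=\{1\}$. Otherwise the Rees quotient $S/J^*$ is a proper quotient, so it is finitely generated by (M). A product of generators that is not the zero of $S/J^*$ involves no zero generator, so every element of $S\setminus J^*$ is a (possibly empty) product of those finitely many generators that lie in $S\setminus J^*$. These generate $T_0$.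

If $|J^*|=1$, then by (9.4) $J^*=\{j\}$ with $j\neq0$, and $sj=js=j$ for all $s\in S$ by (9.5). So $(1-j)sj=sj-jsj=j-j=0$ for all $s$, and (Pr) gives $j=1$. Then $s=sj=j=1$ for all $s$, so $S=\{1\}$ is finitely generated, contrary to (M).

It remains to generate $J^*\setminus\{0\}$ by finitely many elements together with $T_0$.

## 10. Irreversible products

In the cancellative case every element outside $U$ could be written as a nonunit $p_k$ times something. The corresponding elements here are the products whose left factor cannot be inverted where it acts.

**Definition.** Let $\mathcal I$ be the set of all nonzero products $ps$ with $p,s\in J^*\setminus\{0\}$ such that $p|_{\operatorname{im}s}$ is not iso. (It is a morphism of $\mathcal W$, since $ps\neq0$.)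

In Example 7.2, if $(k,i,j)$ is not of the form $(0,i,i)$, then $x^ke_{ij}=(x^ke_{ij})e_{jj}\in\mathcal I$, since only identities are iso. On the other hand $e_{ii}\notin\mathcal I$: if $e_{ii}=(x^ke_{ij})(x^le_{ji})$, then $k=l=0$ and $d_{ij}=d_{ji}=0$, so $j=i$ and the left factor acts as the identity.

**Step 1: finitely many left factors suffice.** By (9.5), $\mathcal I\subseteq J^*$. If $ps\in\mathcal I$ and $psw\neq0$, then $sw\in J^*\setminus\{0\}$ and $\operatorname{im}(sw)=\operatorname{im}s$. So
$$\mathcal IS\subseteq\mathcal I\cup\{0\}. \tag{10.1}$$
By a.c.c. on right ideals there are finitely many (possibly no) pairs $(p_k,s_k)$, $k\le l$, as in the definition, with $\mathcal I\subseteq\bigcup_kp_ks_kS$. Hence each $y\in\mathcal I$ has the form $y=p_ky'$ with $y'=s_kw\in J^*\setminus\{0\}$, and $p_k|_{\operatorname{im}y'}$ is not iso because $\operatorname{im}y'=\operatorname{im}s_k$. Let $T_1=\langle T_0,p_1,\dots,p_l\rangle$.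

**Step 2: the descent stops.** The next statement says that irreversible products are generated once the other elements of $J^*$ are.

**(10.2)** If $T\supseteq T_1$ is a submonoid of $S$ with $J^*\setminus(\mathcal I\cup\{0\})\subseteq T$, then $J^*\setminus\{0\}\subseteq T$.

Suppose $y_0\in J^*\setminus\{0\}$ and $y_0\notin T$. Then $y_0\in\mathcal I$, so $y_0=p_{k_1}y_1$ as in Step 1, and $y_1\notin T$ because $p_{k_1}\in T$. Continuing, we get for all $n\ge1$
$$y_{n-1}=p_{k_n}y_n,\qquad y_n\in J^*\setminus\{0\},\qquad p_{k_n}|_{\operatorname{im}y_n}\text{ not iso}.$$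
By (2.2) for $S$ there are $n<m$ and $v\in S$ with $y_m=y_nv$. Put $t=y_n$, $X=\operatorname{im}t=\operatorname{im}y_m$ and $u=p_{k_{n+1}}\cdots p_{k_m}$. Then $t=uy_m=utv$. So $u\in J^*\setminus\{0\}$ and $uX=\operatorname{im}(uy_m)=\operatorname{im}t=X$. As $u$ has rank $r$, $\operatorname{im}u=X$. So $u\in J_X^*$, and $\hat u\in\mathrm{Hom}(X,X)\subseteq G_X$.

*First, $\hat u\in U_t$.* From $t=\hat utv$ we get $\hat u^{-1}t=tv\in tS$. So $tS\subseteq\hat utS\subseteq\hat u^2tS\subseteq\cdots$, a chain in the noetherian $S$-set $J_X\cup\{0\}$ (note $\hat u^it=u^it$). It stabilizes, and applying a power of $\hat u^{-1}$ gives $\hat utS=tS$.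

*Second, we pass from $t$ to $u$.* As $u$ is deep, $U_t\le_cU_u$, so by (4.1) $\hat u^k\in U_u$ for some $k\ge1$. Replacing $k$ by a multiple, we may take $k\ge2$.

*Third, $\hat u$ is iso.* From $\hat u^{-k}uS=uS$ we get $\hat u^{-k}u=uw$ for some $w\in S$. Restricting to $X$, $(uw)|_X=\hat u^{-k}\hat u=\hat u^{1-k}$. Hence
$$\hat u^{-1}=\hat u^{k-2}\hat u^{1-k}=(u^{k-2}\cdot uw)|_X\in\mathrm{Hom}(X,X),$$
so $\hat u$ is iso.

*Finally, the contradiction.* We have $\hat u=\alpha\beta$ with $\alpha=p_{k_{n+1}}|_{\operatorname{im}y_{n+1}}:\operatorname{im}y_{n+1}\to X$ and $\beta=(p_{k_{n+2}}\cdots p_{k_m})|_X:X=\operatorname{im}y_m\to\operatorname{im}y_{n+1}$, where $\beta=1$ if $m=n+1$. By (7.1) $\alpha$ is iso, contrary to the choice of $y_{n+1}$. This proves (10.2).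

It was depth of $u$ that turned information about the stabilizer of $t$ into an equation $\hat u^{-k}u=uw$, i.e. into an inverse coming from $S$.

## 11. The elements of $J^*$ outside $\mathcal I$

In the cancellative case with $n=1$ the elements outside $\mathcal I$ are just the units, and the unit group is finitely generated. In general more work is needed. Fix $X$ and put $\mathcal I_X=\mathcal I\cap J_X$ and $\Omega_X=J_X^*\setminus\mathcal I$.

A first attempt is to use that $J_X^*\cup\{0\}$ is a finitely generated $S$-set, so that every $z\in\Omega_X$ is $z_kw$ with $z_k$ from a finite list and $w\in S$. But $w$ may lie in $J^*$, and then nothing has been gained, since $J^*$ is what we are trying to generate. We want $w\in T_0$. The way out is that when $s\in J^*$, the product $zs$ depends, up to reversible changes, on very little of $z$: it is enough to know on which $Y\in\mathcal X$ the map $z$ is iso. That is one of at most $2^{|\mathcal X|}$ possibilities, and a.c.c. on congruences exploits it.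

**Step 1: the $S$-set.** By (10.1), $\mathcal I_X\cup\{0\}$ is a sub-$S$-set of the noetherian $S$-set $J_X^*\cup\{0\}$. The Rees quotient is a noetherian $S$-set $\Omega_X\cup\{0\}$, in which a product lying in $\mathcal I_X$ is read as $0$.

The group $\mathcal U_X$ acts on it on the left, commuting with $S$. Indeed, let $f=q|_X\in\mathcal U_X$ with $q\in S$. Then $fJ_X^*=qJ_X^*\subseteq J_X^*$ by (9.5). If $y=ps\in\mathcal I_X$ ($p,s$ as in the definition of $\mathcal I$), then $fy=(qp)s\neq0$ with $qp\in J^*\setminus\{0\}$, and $(qp)|_{\operatorname{im}s}=f\circ p|_{\operatorname{im}s}$ is not iso by (7.1), so $fy\in\mathcal I_X$. The same holds for $f^{-1}\in\mathcal U_X$. So $f$ permutes $J_X^*$, $\mathcal I_X$ and $\Omega_X$. Let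
$$\overline\Omega_X=(\mathcal U_X\backslash\Omega_X)\cup\{0\}.$$
It is a quotient $S$-set of $\Omega_X\cup\{0\}$, hence noetherian.

**Step 2: a finite invariant.** For $z\in J_X^*$ let $\pi(z)=\{Y\in\mathcal X:zY=X,\ z|_Y\text{ iso}\}$, and put $\pi(0)=\emptyset$. In Example 7.2, $\Omega_{X_i}=\{e_{ii}\}$ and $\pi(e_{ii})=\{X_i\}$.

**(11.1)** $\pi(z)=\emptyset$ for $z=ps\in\mathcal I_X$ ($p,s$ as in the definition of $\mathcal I$). If $Y\in\pi(z)$, then $sY\neq0$, so $sY=\operatorname{im}s$ by dimension, and $z|_Y=p|_{\operatorname{im}s}\circ s|_Y$ is iso. By (7.1) $p|_{\operatorname{im}s}$ is iso, a contradiction.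

**(11.2)** $\pi(fz)=\pi(z)$ for $f\in\mathcal U_X$, since $(fz)|_Y=f\circ z|_Y$. So $\pi$ is well defined on $\overline\Omega_X$, with $\pi(0)=\emptyset$.

**Step 3: $\pi$ is compatible with the action.**

**(11.3)** For $\omega\in\overline\Omega_X$ and $w\in S$, the set $\pi(\omega w)$ depends only on $\pi(\omega)$ and $w$.

We show: for $z\in J_X^*\cup\{0\}$, we have $Y\in\pi(zw)$ if and only if $wY\in\pi(z)$ and $w|_Y$ is iso. Suppose $zw\neq0$. If $Y\in\pi(zw)$, then $wY\neq0$, so $wY\in\mathcal X$, and $(zw)|_Y=z|_{wY}\circ w|_Y$ is iso, so both factors are iso by (7.1). The converse is clear from the same formula. Suppose $zw=0$. Then the left side is empty, and so is the right side, because $wY\in\pi(z)$ would give $zwY=X\neq0$. By (11.1), reading elements of $\mathcal I_X$ as $0$ does not change $\pi$. So (11.3) holds in $\overline\Omega_X$.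

**Step 4: elements of $J^*$ see only $\pi$.**

**(11.4)** If $s\in J^*$, $\omega,\omega'\in\overline\Omega_X$ and $\pi(\omega)=\pi(\omega')$, then $\omega s=\omega's$.

This is clear if $s=0$. Let $s\neq0$ and $Y=\operatorname{im}s$.

If $Y\notin\pi(\omega)$, then $\omega s=0$. This is clear if $\omega=0$. If $z\in\Omega_X$ represents $\omega$, then either $zs=0$, or $zY=\operatorname{im}(zs)=X$ with $z|_Y$ not iso, and then $zs\in\mathcal I$ by definition. So if $Y\notin\pi(\omega)=\pi(\omega')$, both products are $0$.

If $Y\in\pi(\omega)=\pi(\omega')$, then $\omega,\omega'$ are nonzero, with representatives $z,z'\in\Omega_X$. Put $\zeta=z'|_Y(z|_Y)^{-1}\in\mathcal U_X$. Since $\operatorname{im}s=Y$, we have $z's=\zeta zs$. As $\zeta$ preserves $\mathcal I_X$ and $\Omega_X$, either both products are read as $0$, or they lie in the same $\mathcal U_X$-orbit of $\Omega_X$. So $\omega s=\omega's$.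

**Step 5: $\overline\Omega_X$ is finitely generated over $T_0$.** For a $T_0$-stable subset $E\subseteq\overline\Omega_X$ containing $0$, let $\omega\sim_E\omega'$ mean that $\omega=\omega'$, or that $\omega,\omega'\in E$ and $\pi(\omega)=\pi(\omega')$. This is a congruence of the right $S$-set $\overline\Omega_X$. Indeed let $\omega,\omega'\in E$ with $\pi(\omega)=\pi(\omega')$, and let $s\in S=T_0\cup J^*$. If $s\in T_0$, then $\omega s,\omega's\in E$ and $\pi(\omega s)=\pi(\omega's)$ by (11.3). If $s\in J^*$, then $\omega s=\omega's$ by (11.4). The congruence $\sim_E$ is monotone in $E$.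

By a.c.c. on congruences choose $E=\{0\}\cup\omega_1T_0\cup\dots\cup\omega_hT_0$ with $\sim_E$ maximal among sets of this form. If distinct $\omega,\omega'\notin E$ had $\pi(\omega)=\pi(\omega')$, then $E\cup\omega T_0\cup\omega'T_0$ would give a strictly larger congruence, since it relates $\omega$ and $\omega'$ and $\sim_E$ does not. Hence $|\overline\Omega_X\setminus E|\le2^{|\mathcal X|}$, and $\overline\Omega_X$ is finitely generated as a $T_0$-set.

So there are finitely many $z_1,\dots,z_d\in\Omega_X$ such that every $z\in\Omega_X$ has the form $z=fz_k\tau$ with $f\in\mathcal U_X$ and $\tau\in T_0$: the class of $z$ is nonzero, so it is not $0\tau$, and it equals the class of some $z_k$ times $\tau$.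

**Step 6: generators for $\mathcal U_X$.** By (8.2), $\mathcal U_X\le G_X$ is a finitely generated group, and it is contained in $\mathrm{Hom}(X,X)$. So there are finitely many $q_j\in S$ with $q_jX=X$ whose restrictions $q_j|_X$ generate $\mathcal U_X$ as a monoid: take group generators and their inverses. Then in Step 5 we may write $z=qz_k\tau$ with $q\in\langle q_j\rangle$, because $\operatorname{im}(z_k\tau)=X$.

**Step 7: conclusion.** Let $T$ be generated by $T_1$ and the finitely many elements $z_k,q_j$ for all $X$ in the finite set $\mathcal X$. Then $T$ is finitely generated and $\Omega_X\subseteq T$ for all $X$, i.e. $J^*\setminus(\mathcal I\cup\{0\})\subseteq T$. By (10.2), $J^*\setminus\{0\}\subseteq T$. As $S=T_0\cup J^*$ and $T_0\subseteq T$, we get $S=T\cup(\{0\}\cap S)$, which is finitely generated. This contradicts (M), and Theorem A is proved. $\blacksquare$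

In Example 7.2 the recipe can be carried out in full. Here $S\setminus J^*=\{1\}$ and $T_0=\{1\}$. The pairs $(e_{12},e_{22})$ and $(xe_{21},e_{11})$ cover $\mathcal I$: the nonzero elements of $e_{12}S$ are the $x^le_{12}$ with $l\ge0$ and the $x^le_{11}$ with $l\ge1$, and those of $xe_{21}S$ are the $x^le_{21}$ and $x^le_{22}$ with $l\ge1$. So the $p_k$ are $e_{12}$ and $xe_{21}$. The sets $\Omega_{X_i}$ contribute $e_{11}$ and $e_{22}$, and the groups $\mathcal U_{X_i}$ are trivial. The generators found are $e_{11},e_{22},e_{12},xe_{21}$ and $0$; for example $xe_{11}=e_{12}\cdot xe_{21}$.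

## 12. Arbitrary coefficient rings

Theorem B follows from Theorem A by passing to a simple ring and descending to its center.

*Proof of Theorem B.* **Step 1: a field of coefficients.** Let $M$ be a maximal two-sided ideal of $R$, and let $R'=R/M$, a simple ring. Its center $K$ is a field: if $0\neq c\in K$, the ideal $cR'$ is $R'$, so $c$ is invertible, and its inverse is central. The ring $R'[S]=K[S]\otimes_KR'$ is a quotient of $R[S]$, so it is right noetherian.

**Step 2: right ideals of $K[S]$ embed in those of $R'[S]$.** Let $I$ be a right ideal of $K[S]$ that is a $K$-subspace. Then $I\otimes_KR'$ is a right ideal of $R'[S]$. Choose a $K$-basis of $R'$ containing $1$. Comparing the coefficients of the basis element $1$ shows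
$$(I\otimes R')\cap(K[S]\otimes1)=I\otimes1 .$$
So $I\mapsto I\otimes R'$ is injective and order preserving, and these $I$ satisfy a.c.c.

**Step 3: apply Theorem A.** Right ideals of $K[S^1]$ contained in $K[S]$ are right ideals of $K[S]$ and $K$-subspaces, so they satisfy a.c.c. by Step 2. Since $K[S^1]/K[S]$ has dimension at most $1$, the algebra $K[S^1]$ is right noetherian. By Theorem A, $S^1$ is finitely generated, and then so is $S$, as explained at the start of Section 2. $\blacksquare$
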